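# A generalized bicharacteristic that is not a limit of broken bicharacteristics

## 1. Points over the boundary of a second order symbol

Let $X$ be a $C^\infty$ manifold with boundary $\partial X$ and interior $X^\circ$, and let $x_1$ be a boundary defining function, with $x_1>0$ in $X^\circ$. Let $p\in C^\infty(T^*X\setminus0)$ be real valued and homogeneous of degree $2$ in $\xi$: the principal symbol of a second order differential operator with real principal part. Its Hamilton field is
$$H_p=\sum_j\Bigl(\frac{\partial p}{\partial \xi_j}\,\partial_{x_j}-\frac{\partial p}{\partial x_j}\,\partial_{\xi_j}\Bigr),$$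
and its integral curves in $p^{-1}(0)$ are the bicharacteristics. The **standing hypotheses** are that $\partial X$ is non-characteristic, that is $p(dx_1)\neq0$ on $\partial X$, and that $d_\xi p\ne0$ on $p^{-1}(0)$.

Near any point one can then choose coordinates with $X=\{x_1\ge0\}$ and $\partial p/\partial\xi_n>0$ (as in Proposition 24.3.13 of the printed book from which the problem is taken). Suitable coordinates, with $p$ multiplied by a positive factor, give $p=\xi_1^2-r(x,\xi')$ with $\xi'=(\xi_2,\dots,\xi_n)$. Then $H_px_1=2\xi_1$ and $H_p^2x_1=2\,\partial r/\partial x_1$. All notions below are invariant.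

**Running example.** Let $X=\overline{\mathbb R}_+\times\mathbb R^2$ with coordinates $(x_1,s,t)$ and dual variables $(\xi_1,\eta,\tau)$, let $f\in C^\infty(\mathbb R)$ be real, and let
$$p=\xi_1^2+\tau\eta+\tfrac12f''(t)\,x_1\eta^2. \tag{1.1}$$
This is the principal symbol of $D_{x_1}^2+D_tD_s+\frac12f''(t)x_1D_s^2$. Since $p=\xi_1^2+\eta\,(\tau+\frac12f''x_1\eta)$, it is a Lorentzian quadratic form, and $p(dx_1)=1$. On $p=0$ we have $d_\xi p\ne0$. If $\eta\neq0$, then $\partial_\tau p=\eta\ne0$. If $\eta=0$, then $p=0$ forces $\xi_1=0$, so $\tau\neq0$ and $\partial_\eta p=\tau\ne0$. So the standing hypotheses hold for every $f$. The Hamilton equations are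
$$\dot x_1=2\xi_1,\quad \dot\xi_1=-\tfrac12f''\eta^2,\quad \dot t=\eta,\quad \dot s=\tau+f''x_1\eta,\quad \dot\tau=-\tfrac12f'''x_1\eta^2,\quad \dot\eta=0. \tag{1.2}$$

**Definition (boundary sets).** For $k\ge1$, $G^k$ is the set of points of $T^*_{\partial X}X\cap p^{-1}(0)$ where $H_p^jx_1=0$ for $0\le j<k$. Put $G=G^2$ (the glancing set) and $G^\infty=\bigcap_kG^k$. The points of $T^*_{\partial X}X\cap p^{-1}(0)\setminus G$, where $H_px_1\ne0$, are hyperbolic. In $G\setminus G^3$, the diffractive set $G_d$ is where $H_p^2x_1>0$, and the gliding set $G_g$ is where $H_p^2x_1<0$.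

*Example.* In (1.1), on $\{\eta>0\}$, the conditions $x_1=\xi_1=0$ and $p=0$ give $\tau\eta=0$, so
$$G\cap\{\eta>0\}=\{x_1=\xi_1=\tau=0,\ \eta>0\}.$$
Since $H_px_1=2\xi_1$, $H_p\xi_1=-\frac12f''\eta^2$, $H_pt=\eta$ and $H_p\eta=0$,
$$H_p^mx_1=-f^{(m)}(t)\,\eta^m\qquad(m\ge2). \tag{1.3}$$
So a glancing point over $t$ is gliding if $f''(t)>0$ and diffractive if $f''(t)<0$. It is in $G^\infty$ exactly when $f^{(m)}(t)=0$ for all $m\ge2$. For $f=t^3$ the point over $t=0$ lies in $G^3\setminus G^4$. For $f=0$ all glancing points lie in $G^\infty$. The point $x_1=0$, $\xi_1=\frac12$, $\eta=1$, $\tau=-\frac14$ is hyperbolic.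

**Definition (gliding field).** On $G$ put $H_p^G=H_p+\dfrac{H_p^2x_1}{H_{x_1}^2p}H_{x_1}$. In coordinates with $p=\xi_1^2-r$ this is $H_p-(\partial r/\partial x_1)\partial_{\xi_1}$.

*Example.* In (1.1), $H_{x_1}=-\partial_{\xi_1}$ and $H_{x_1}^2p=2$, so $H^G_p=H_p+\frac12f''\eta^2\partial_{\xi_1}$. The correction cancels $\dot\xi_1$. At points of $G$ with $\eta>0$ only $\dot t=\eta$ survives, so the integral curves of $H_p^G$ stay in $\{x_1=\xi_1=\tau=0\}$ and run along the boundary.

## 2. Generalized and broken bicharacteristics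

**Definition (generalized bicharacteristic).** It is a map $I\setminus B\ni t\mapsto\gamma(t)\in S:=p^{-1}(0)\cap(T^*X^\circ\cup G)$, where $I$ is an interval and $B\subset I$ is discrete, such that

1. if $\gamma(t)\in T^*X^\circ$ or $\gamma(t)\in G_d$, then $\gamma$ is differentiable at $t$ and $\gamma'(t)=H_p(\gamma(t))$;
2. if $\gamma(t)\in G\setminus G_d$, then $\gamma$ is differentiable at $t$ and $\gamma'(t)=H_p^G(\gamma(t))$;
3. for $t\in B$ the limits $\gamma(t\pm0)$ exist and are two different hyperbolic points with the same image in $T^*\partial X$ (a transversal reflection).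

If there is a reflection at $t=0$, then $\gamma(0)=\gamma_0$ means that $\gamma(+0)=\gamma_0$ or $\gamma(-0)=\gamma_0$.

*Example.* In (1.1) with $f=0$ take $\eta=1$, $\tau=-\frac14$, $x_1=|t|$, $\xi_1=\frac12\operatorname{sgn}t$, $s=-\frac14t$. For $t\ne0$ this satisfies (1.2) and $p=\frac14-\frac14=0$. At $t=0$ the two limits differ only in the sign of $\xi_1=\pm\frac12$. So this is a generalized bicharacteristic with $B=\{0\}$.

**Definition (broken bicharacteristic).** It is a generalized bicharacteristic with $\gamma(t)\in T^*X^\circ$ for all $t\in I\setminus B$: arcs of bicharacteristics in the interior, joined at transversal reflections.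

*Example.* The curve just described is broken. The curve $x_1=\xi_1=\tau=0$, $s=0$, $\eta=1$ with parameter $t$ is a generalized bicharacteristic for $f=0$ (it lies in $G\setminus G_d$ and follows $H_p^G$) and is not broken.

**Convention.** "$B$ is discrete" means that each point of $B$ is isolated in $B$. Reflections may accumulate at a point of $I\setminus B$, where 1 or 2 must hold. This reading is needed for the global existence recalled in Section 3. If $B$ had to be closed in $I$, the curve $\gamma$ of Section 9, restricted to $[\frac12,1)$, would be a generalized bicharacteristic staying in a compact set, with no extension to the parameter value $1$, because its reflection times accumulate there.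

**Lemma 1.** A broken bicharacteristic on a compact interval $J$ has a finite set $B$.

*Proof.* Suppose $t_*\in J$ is an accumulation point of $B$. Points of $B$ are isolated in $B$, so $t_*\notin B$, and $\gamma$, being differentiable at $t_*$, is continuous there. At each $b\in B$ the limits $\gamma(b\pm0)$ lie over $\partial X$, so there are parameter values outside $B$ as close to $b$ as we like at which $x_1$ is as small as we like. Letting $b\to t_*$ gives $x_1(\gamma(t_*))=0$, which contradicts $\gamma(t_*)\in T^*X^\circ$. $\square$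

**Definition (limits of broken bicharacteristics).** Let $\tilde T^*X$ be the quotient of $T^*X$ in which points of $T^*_{\partial X}X$ with the same image in $T^*\partial X$ are identified. In coordinates with $p=\xi_1^2-r$, the functions $x$, $\xi'$ and $|\xi_1|$ are continuous along generalized bicharacteristics. A generalized bicharacteristic $\gamma$ on $I$ is a limit of broken bicharacteristics if for every compact subinterval $J\subset I$ there are broken bicharacteristics $\gamma_j$ defined on $J$ (for all large $j$) with $\gamma_j\to\gamma$ uniformly on $J$ in $\tilde T^*X$. In local coordinates this means that $x$, $\xi'$ and $|\xi_1|$ converge uniformly.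

*Example.* For $f=0$ the glancing curve $x_1=\xi_1=\tau=0$, $s=0$, $\eta=1$ is the limit of the curves with $x_1=1/j$ and the other coordinates unchanged. These solve (1.2) in $T^*X^\circ$ and have $B=\emptyset$.

## 3. Approximation by broken bicharacteristics: statement of the theorems

The following facts are known under the standing hypotheses. Every $\gamma_0\in S$ lies on a generalized bicharacteristic $\gamma$ with $\gamma(0)=\gamma_0$, and generalized bicharacteristics satisfy the same global existence theorems as bicharacteristics on an open manifold. Through every point of $S$ there are generalized bicharacteristics that are limits of broken ones. Every generalized bicharacteristic that does not meet $G^\infty$ is a limit of broken bicharacteristics.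

So the notion of generalized bicharacteristic has room for curves that broken ones might fail to reach, but only at $G^\infty$. The question is: *for every $(X,p)$ as above, can every generalized bicharacteristic be obtained as a limit of broken bicharacteristics?* The answer is no in every dimension $n\ge3$.

**Theorem 1.** Let $X=\overline{\mathbb R}_+\times\mathbb R^2$ and let $p=\xi_1^2+\tau\eta+\frac12f''(t)x_1\eta^2$ with $f\in C^\infty(\mathbb R)$ real. All standing hypotheses hold. For a suitable $f$ there is a generalized bicharacteristic $\gamma$ on a compact interval which is not a limit of broken bicharacteristics. It consists of arcs in $T^*X^\circ$ and transversal reflections, apart from exactly two points, both in $G^\infty$.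

**Theorem 2.** Let $n=\dim X$.

(a) If $n\le2$, then $G=\emptyset$ and every generalized bicharacteristic is broken.

(b) For every $n\ge3$ there are $(X,p)$ satisfying the standing hypotheses, with $p$ Lorentzian, and a generalized bicharacteristic as in Theorem 1. For some $\varepsilon>0$ no broken bicharacteristic on the same interval is uniformly $\varepsilon$-close to it in $\tilde T^*X$.

## 4. No glancing in dimensions one and two

Theorem 2(a) is the simplest case. Write $p(x,\xi)=\beta_x(\xi,\xi)$ with $\beta_x$ symmetric and bilinear. Then $H_px_1=\partial p/\partial\xi_1=2\beta_x(\xi,dx_1)$. Suppose $\xi\in G$ over $x\in\partial X$. Then $\xi\ne0$, $\beta_x(\xi,\xi)=0$ and $\beta_x(\xi,dx_1)=0$. If $\xi=c\,dx_1$, then $0=\beta_x(\xi,dx_1)=c\,\beta_x(dx_1,dx_1)$ with $\beta_x(dx_1,dx_1)\neq0$, so $c=0$, which is impossible. So $\xi$ is not a multiple of $dx_1$.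

For $n=1$ every covector is a multiple of $dx_1$: a contradiction. For $n=2$, $\xi$ and $dx_1$ span $T^*_xX$, and $\beta_x(\xi,\cdot)$ vanishes on both, so $d_\xi p=2\beta_x(\xi,\cdot)=0$ at a point of $p^{-1}(0)$. This contradicts the hypothesis. So $G=\emptyset$ and $S=p^{-1}(0)\cap T^*X^\circ$. Hence $\gamma(t)\in T^*X^\circ$ for all $t\notin B$, and $\gamma$ is broken (and trivially a limit of broken ones). This proves Theorem 2(a).

## 5. The model as broken lines above a graph

From here to the end of Section 12, $p$ is (1.1). Where $\eta>0$ we can use $t$ as parameter along orbits, since $\dot t=\eta$ is constant. Put $y=x_1+f(t)$. By (1.2),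
$$\frac{dx_1}{dt}=\frac{2\xi_1}{\eta},\qquad\frac{d^2x_1}{dt^2}=\frac{2\dot\xi_1}{\eta^2}=-f''(t).$$
So $y''=0$: in $T^*X^\circ$ the function $y(t)$ is affine, $y>f$, and $2\xi_1/\eta=y'-f'$. At a reflection $t,s,\eta,\tau$ are unchanged and $\xi_1^2=-\tau\eta$, so the two different limits are exchanged by $\xi_1\mapsto-\xi_1$. If $v^\mp$ are the slopes of $y$ before and after, this says $v^+-f'=-(v^--f')$. Since $x_1>0$ on both sides and $\xi_1\ne0$,
$$y=f,\qquad v^-<f'<v^+,\qquad v^-+v^+=2f'. \tag{5.1}$$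

**Definition (broken path).** A broken path for the floor $f$ on a compact interval is a continuous piecewise affine function $y$ with finitely many breakpoints, called hits, with $y>f$ except at hits and (5.1) at hits.

By Lemma 1, broken bicharacteristics with $\eta>0$ on compact intervals give broken paths. Slopes increase at hits, so a broken path is convex. The notion does not change if one affine function is added to both $y$ and $f$, or if $t$ is replaced by $-t$. The line on one side of a hit determines the line on the other side.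

**Lifting.** Conversely, where $y$ is affine and $y>f$, put $\eta=1$ and
$$x_1=y-f,\quad\xi_1=\tfrac12(y'-f'),\quad\tau=-\xi_1^2-\tfrac12f''x_1,\quad \dot s=\tau+f''x_1. \tag{5.2}$$
Then $p=0$, $\dot x_1=2\xi_1$, $\dot\xi_1=-\frac12f''$, and $\dot\tau=-2\xi_1\dot\xi_1-\frac12f'''x_1-\frac12f''\dot x_1=\xi_1f''-\frac12f'''x_1-f''\xi_1=-\frac12f'''x_1$. So (1.2) holds. At a point where (5.1) holds, $x_1=0$ and $\xi_1$ changes sign with $\xi_1\ne0$, while $\tau=-\xi_1^2$ and, with a continuous choice of $s$, all other coordinates are continuous: a transversal reflection.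

*Three floors by hand.* For $f=0$, hits reverse the slope, and a path that has hit once moves away forever. The glancing curve $y=0$ is the limit of $y=1/j$. For $f=-t^2$ the line $y=0$ touches the floor at $t=0$ tangentially, at a diffractive point. It is also the limit of $y=1/j$. For $f=t^2$ the glancing curve is $y=f$. Let $y$ be the polygon inscribed in the parabola with vertices over $\delta\mathbb Z$. Its slope on $[j\delta,(j+1)\delta]$ is $(2j+1)\delta$, and at $j\delta$ the two slopes $(2j-1)\delta,(2j+1)\delta$ have sum $4j\delta=2f'(j\delta)$. So $y$ is a broken path, with $0\le y-f\le\delta^2/4$ and $|y'-f'|\le\delta$, and by (5.2) its lifts converge to the gliding curve as $\delta\to0$.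

## 6. Copying infinitely many hits

By the known facts, a counterexample must meet $G^\infty$. The simplest way to get something hard to approximate is a curve made of arcs and reflections whose hits accumulate, from both sides, at one time $t_\infty$ where $f$ is flat up to an affine function. Such a curve is not a broken path near $t_\infty$, by Lemma 1.

The sensible first attempt to approximate it is to copy the curve up to a late hit and then replace the tiny remaining piece near $t_\infty$ by something simple. This fails at once: the line on one side of a hit determines the line on the other side. A broken path that agrees with the curve on one segment agrees with it at every following hit, so it has infinitely many hits on a compact interval, which is impossible. One must therefore perturb from the very beginning, and then the perturbation must be followed through a number of hits that tends to infinity. A line has two parameters, and each hit acts on both.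

To prove non-approximability one needs to control these two parameters through all hits. Three devices make this possible.

1. Shape the floor near each hit as a *mirror with two foci*, so that lines through one focus reflect to lines through the next. Then only one number matters, the distance $d$ by which the line misses the focus, and each hit multiplies $|d|$ by a known huge factor, up to a bounded error.
2. Shape the rest of the floor so that a path which loses the curve is thrown out on the far side with too large a slope. This excludes all $d$ except those with $\log_2|d|$ in a sparse family of windows. At this stage the argument with one accumulation point stops: it says nothing against $d$ inside a window.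
3. Use two accumulation points with different mirror scales, and connect them by one more mirror, so that nearly the same $\log_2|d|$ must lie in a window of both. Arrange the scales so that the windows are disjoint.

## 7. Mirrors with two foci

**Mirror lemma.** Let $f$ satisfy on an interval
$$2f'=v_a+v_b,\qquad v_a=\frac{f-y_a}{t-t_a},\quad v_b=\frac{f-y_b}{t-t_b}. \tag{7.1}$$
Let lines with slopes $v^\mp$ pass through $(t_*,f(t_*))$ with $v^-+v^+=2f'(t_*)$. Let $d_a$ be the value of the $v^-$-line at $t_a$ minus $y_a$, and $d_b$ the value of the $v^+$-line at $t_b$ minus $y_b$. Then, with $v_a,v_b$ taken at $t_*$,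
$$v^--v_a=-(v^+-v_b),\qquad v^--v_a=-\frac{d_a}{t_*-t_a},\qquad v^+-v_b=-\frac{d_b}{t_*-t_b}. \tag{7.2}$$

*Proof.* The first identity is $v^-+v^+=2f'(t_*)=v_a+v_b$. For the second, subtract $y_a=f-v_a(t_*-t_a)$ from $y_a+d_a=f-v^-(t_*-t_a)$. The third is the same with $b$ and $v^+$. $\square$

In particular $d_a=0$ if and only if $d_b=0$: lines through the focus $(t_a,y_a)$ reflect to lines through $(t_b,y_b)$. Eliminating the slopes gives $d_b=-d_a\,(t_*-t_b)/(t_*-t_a)$.

**Solutions of (7.1).** The equation is linear in $f$. The line through the two foci solves it, since then $v_a=v_b=f'$. Adding $g$ to a solution gives a solution if and only if $2g'=\frac g{t-t_a}+\frac g{t-t_b}$, that is $g=C\sqrt{|(t-t_a)(t-t_b)|}$ on intervals free of $t_a,t_b$.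

*Example.* With foci $(\mp1,1)$, take $f=1-\sqrt{1-t^2}$, the lower unit half circle about $(0,1)$. Then $v_a=-\sqrt{\frac{1-t}{1+t}}$, $v_b=\sqrt{\frac{1+t}{1-t}}$, and $v_a+v_b=\frac{2t}{\sqrt{1-t^2}}=2f'$.

## 8. The profile $\varphi^\nu$ near an accumulation point

This section builds a floor $\varphi=\varphi^\nu$, $\nu\in\{0,2\}$, flat at $0$, and a convex polygon $c$ above it that touches it at the points $b_k=2^{-k}$ and reflects there.

**Constants.** Fix a large integer $K$; "for $K$ large" refers to finitely many requirements, for both values of $\nu$. For $k\ge K$ (and $k=K-1$ where needed) put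
$$b_k=2^{-k},\quad \sigma_k=2^{-k^3},\quad \ell_k=2^{-6k^2+\nu k},\quad Y_k=\sum_{j\ge k}\sigma_j(b_j-b_{j+1}),$$
$$\Lambda_k=\frac{\sigma_{k-1}}{\sigma_k}=2^{3k^2-3k+1},\quad T_k=b_k-b_{k+1}+\ell_{k+1},\quad A_k=\frac{Y_k}{\sigma_{k-1}\ell_k},\quad\epsilon_k=\frac{\ell_k}{T_k}.$$
Since $Y_k=\frac12\sigma_kb_k+Y_{k+1}$ and $0<Y_{k+1}\le\sigma_{k+1}b_{k+1}$,
$$A_k\ge\frac{\sigma_kb_k}{2\sigma_{k-1}\ell_k}=2^{3k^2+2k-\nu k-2},\qquad \Lambda_k\epsilon_k\le\frac{2\Lambda_k\ell_k}{b_k}=2^{-3k^2-2k+\nu k+2}.$$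
So for $K$ large and all $k\ge K$:
$$\tfrac12\sigma_kb_k\le Y_k\le0.51\,\sigma_kb_k,\quad\tfrac12b_k\le T_k\le0.505\,b_k,\quad\Lambda_k\ge10^6,\quad A_k\ge10^6,\quad\Lambda_k\epsilon_k\le10^{-4},\quad4b_K\le\tfrac14, \tag{8.1}$$
and also $\sum_{j\ge K}\log_2(1+\ell_{j+1}/b_{j+1})\le1$. It follows that $\epsilon_k\le10^{-10}$, $\ell_k\le10^{-10}b_k$, and $\ell_{k+1}\le10^{-10}T_{k+1}\le10^{-10}b_{k+1}\le10^{-10}T_k$.

**The polygon and the foci.** Let $c$ be continuous on $[0,2b_K]$ with $c(0)=0$, slope $\sigma_k$ on $[b_{k+1},b_k]$ for $k\ge K$, and slope $\sigma_{K-1}$ on $[b_K,2b_K]$. Then $c(b_k)=Y_k$. Let $\Gamma_k$ be the full line containing the segment of slope $\sigma_k$. So $\Gamma_k$ and $\Gamma_{k-1}$ meet at $(b_k,Y_k)$. For $k\ge K-1$ put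
$$P_k=(\pi_k,\,Y_{k+1}-\sigma_k\ell_{k+1}),\qquad\pi_k=b_{k+1}-\ell_{k+1},$$
and write $y(P_k)$ for its ordinate. $P_k$ lies on $\Gamma_k$, just to the left of $b_{k+1}$. Moreover
$$b_k-\pi_k=T_k,\qquad b_k-\pi_{k-1}=\ell_k. \tag{8.2}$$

**The conic arc at $b_k$.** The aim is a floor near $b_k$ which is a mirror with foci $P_k$ and $P_{k-1}$ and reflects $\Gamma_k$ into $\Gamma_{k-1}$. Let $\theta=(t-b_k)/\ell_k$. By (8.2), $t-\pi_{k-1}=\ell_k(1+\theta)$ and $t-\pi_k=T_k(1+\epsilon_k\theta)$. Take the solution of (7.1) with $(t_a,y_a)=P_k$, $(t_b,y_b)=P_{k-1}$ through $(b_k,Y_k)$. It is the line $P_kP_{k-1}$, of slope $m_k$ say, plus $C\sqrt{(t-\pi_k)(t-\pi_{k-1})}$. At $b_k$ the line has the value $Y_k-\sigma_{k-1}\ell_k+m_k\ell_k$, so the root term is $(\sigma_{k-1}-m_k)\ell_k$ there, and near $b_k$ it is $(\sigma_{k-1}-m_k)\ell_k\sqrt{(1+\theta)(1+\epsilon_k\theta)}$. Relative to $(b_k,Y_k)$, the points $P_{k-1}$ and $P_k$ are $(-\ell_k,-\sigma_{k-1}\ell_k)$ and $(-T_k,-\sigma_kT_k)$, so $m_k=(\sigma_kT_k-\sigma_{k-1}\ell_k)/(T_k-\ell_k)$.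 Hence the arc has derivative $\sigma_{k-1}\kappa_k(\theta)$ in $t$, with
$$\kappa_k(\theta)=\hat m_k+(1-\hat m_k)\frac{1+\epsilon_k+2\epsilon_k\theta}{2\sqrt{(1+\theta)(1+\epsilon_k\theta)}},\qquad\hat m_k=\frac{m_k}{\sigma_{k-1}}=\frac{\Lambda_k^{-1}-\epsilon_k}{1-\epsilon_k}.$$
This is $F(\theta,\epsilon_k,\hat m_k)$ with $F$ smooth on $[-\frac12,\frac12]\times[0,\frac12]\times\mathbb R$ and $F(\theta,0,0)=\frac12(1+\theta)^{-1/2}$, and $(\epsilon_k,\hat m_k)\to0$. So
$$\kappa_k\to\tfrac12(1+\theta)^{-1/2}\quad\text{in }C^\infty([-\tfrac12,\tfrac12]). \tag{8.3}$$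
At $b_k$ we have $v_a=\sigma_k$ and $v_b=\sigma_{k-1}$, because the foci lie on $\Gamma_k$ and $\Gamma_{k-1}$. So the arc has slope $\frac12(\sigma_k+\sigma_{k-1})$ there: $\Gamma_k$ reflects into $\Gamma_{k-1}$.

**The bumps.** Each arc is completed to a bump that starts and ends at height $0$, with a very steep left face (slope $100\sigma_{k-1}$) and a gentle right face (slope $-\frac12\sigma_{k-1}$). Let $h_\infty\in C^\infty(\mathbb R)$ be nonincreasing, equal to $100$ for $\theta\le-1$, to $-\frac12$ for $\theta\ge1$, and to $\frac12(1+\theta)^{-1/2}$ on $[-\frac12,\frac12]$. This is possible because the last function decreases from $0.707\ldots$ to $0.408\ldots$. (One prescribes $-h_\infty'\ge0$ on $[-\frac12,\frac12]$, cuts it off quickly outside, and adds nonnegative test functions in $(-1,-\frac12)$ and $(\frac12,1)$ to get the right integrals.) Let $\chi\in C_0^\infty(-\frac12,\frac12)$, $0\le\chi\le1$, $\chi=1$ on $[-\frac14,\frac14]$. Let $\omega\in C^\infty(\mathbb R)$ be nondecreasing, $0$ for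 $\theta\le0$ and $1$ for $\theta\ge1$. Define

* $h_k=h_\infty+\chi\,\bigl(\kappa_k-\frac12(1+\theta)^{-1/2}\bigr)$ on $[-1,1]$;
* $h_k=100\,\omega(\theta+M_k+1)$ for $\theta\le-1$;
* $h_k=-\frac12\bigl(1-\omega(\theta-M_k')\bigr)$ for $\theta\ge1$.

The constants $M_k,M_k'>1$ are fixed by $\int_{-\infty}^0h_k\,d\theta=A_k$ and $\int_0^\infty h_k\,d\theta=-A_k$. The pieces fit smoothly, since $h_k$ is constant ($100$, respectively $-\frac12$) to all orders at $\mp1$. Put $w_k=(M_k'+1)\ell_k$. *Bump $k$* is the function with derivative $\sigma_{k-1}h_k(\theta)$ in $t$ that vanishes for $\theta\le-M_k-1$. By the two integral conditions it also vanishes for $\theta\ge M_k'+1$. Let $\varphi=\varphi^\nu$ be the sum of all bumps $k\ge K$ for $t>0$, with $\varphi(0)=0$ and $\varphi(-t)=\varphi(t)$.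

By (8.3), for $K$ large the $C^1$-norm of $\chi(\kappa_k-\frac12(1+\theta)^{-1/2})$ is $\le0.005$ for all $k\ge K$. The following facts then hold for $k\ge K$.

**(P1)** *$h_k\in[0.44,0.59]$ on $|\theta|\le\frac14$; $h_k$ is nonincreasing on $[-M_k,M_k']$; $h_k\le0.59$ for $\theta\ge-\frac14$.* On $|\theta|\le\frac14$ the function $\frac12(1+\theta)^{-1/2}$ lies between $0.447\ldots$ and $0.577\ldots$, and the perturbation is $\le0.005$. On $[-\frac12,\frac12]$, $h_\infty'\le-\frac14(1.5)^{-3/2}\le-0.13$, which absorbs the derivative of the perturbation; elsewhere on $[-M_k,M_k']$, $h_k$ is $h_\infty$ or constant. For $\theta\ge M_k'$, $h_k\le0$.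

**(P2)** *$|M_k-A_k/100|\le2$ and $|M_k'-2A_k|\le5$.* We have $A_k=\int_{-1}^0h_k+100(M_k-1)+100\int_0^1\omega$, with first and last terms in $[0,100]$, so $|A_k-100M_k|\le100$. Also $-A_k=\int_0^1h_k-\frac12(M_k'-1)-\frac12\int_0^1(1-\omega)$ with $\int_0^1h_k\in[-\frac12,0.59]$, so $\frac12M_k'-A_k\in[-0.5,1.09]$. These equations have unique solutions, which exceed $1$ because $A_k\ge10^6$.

**(P3)** *$\varphi(b_k)=Y_k$, so $\varphi$ is the conic arc for $|\theta|\le\frac14$. On bump $k$, $0\le\varphi\le1.01Y_k$ and $-\frac12\sigma_{k-1}\le\varphi'\le100\sigma_{k-1}$. $\varphi$ is nondecreasing on $[b_k-(M_k+1)\ell_k,b_k]$ and for $|\theta|\le\frac14$. On the foot $\theta\in[-M_k-1,-M_k]$, $\varphi\le100\sigma_{k-1}\ell_k=100Y_k/A_k$.* First, $\varphi(b_k)=\sigma_{k-1}\ell_kA_k=Y_k$. By monotonicity there is $\theta_0=\theta_0(k)\in(\frac14,1)$ with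
$$h_k\ge0\ \text{ on }[-M_k,\theta_0],\qquad-\tfrac12\le h_k\le0\ \text{ for }\theta\ge\theta_0. \tag{8.4}$$
On the foot $0\le h_k\le100$. So $\varphi$ rises from $0$ to at most $Y_k+0.59\sigma_{k-1}\ell_k=Y_k(1+0.59/A_k)\le1.01Y_k$ and then decreases to $0$. The foot has length $\ell_k$ in $t$, which gives the last bound.

**(P4)** *$(M_k+1)\ell_k\le0.0101\,Y_k/\sigma_{k-1}$, $w_k\le2.1\,Y_k/\sigma_{k-1}\le10^{-3}b_k$, and $M_k\le M_k'$. So bump $k$ lives in $|t-b_k|\le w_k$, these sets are disjoint, and $\varphi=0$ elsewhere in $t>0$.* By (P2) and $A_k\ell_k=Y_k/\sigma_{k-1}$, $(M_k+1)\ell_k\le(\frac{A_k}{100}+3)\ell_k$ and $w_k\le(2A_k+6)\ell_k$; use $A_k\ge10^6$. Finally $2.1\,Y_k/\sigma_{k-1}\le2.1\cdot0.51\,b_k/\Lambda_k\le10^{-3}b_k$.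

**(P5)** *$\varphi\in C^\infty(\mathbb R)$, and $\varphi$ is flat at $0$.* On bump $k$, for $m\ge1$,
$$|\varphi^{(m)}|=\sigma_{k-1}\ell_k^{1-m}|h_k^{(m-1)}|\le C_m2^{-(k-1)^3+6k^2(m-1)}\to0\quad(k\to\infty).$$
Here $h_k^{(m-1)}$ is bounded uniformly in $k$, by (8.3) on $[-1,1]$ and because the other pieces are translates of fixed functions. Also $\varphi\le1.01Y_k\to0$. A continuous function that is smooth off $0$, with all derivatives tending to $0$ at $0$, is smooth and flat there, by the mean value theorem and induction.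

**Comparison function.** Put $E_k(\theta)=\int_0^\theta(h_k-1)$. At $t=b_k+\ell_k\theta$, as long as no other bump is met,
$$\varphi-\Gamma_{k-1}=\sigma_{k-1}\ell_kE_k(\theta), \tag{8.5}$$
since both sides vanish at $\theta=0$ and have the same derivative.

The next lemma says that a line leaving the top of a bump to the left, without too much slope, clears the steep face.

**Leaving lemma.** Let $i\ge K$, $t_N=b_i+\ell_i\vartheta$ with $|\vartheta|\le\frac14$, and $L(t)=\varphi(t_N)+\lambda(t-t_N)$ with $\lambda\le\sigma_{i-1}/200$. Then $L>\varphi$ on $[b_i-w_i,t_N)$, and $L\ge0.95Y_i$ there.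

*Proof.* By (P1), $\varphi(t_N)\ge Y_i-\sigma_{i-1}\ell_i=Y_i(1-1/A_i)\ge0.99Y_i$. For $\theta\in[-M_i,\vartheta]$ we have $h_i\ge h_i(\frac14)\ge0.44$, so $\varphi'\ge0.44\sigma_{i-1}>\lambda$ and $L>\varphi$ for $-M_i\le\theta<\vartheta$. For $t\in[b_i-w_i,t_N]$,
$$L\ge0.99Y_i-\tfrac{\sigma_{i-1}}{200}(w_i+\ell_i)\ge0.99Y_i-\tfrac{2.2}{200}Y_i\ge0.95Y_i .$$
This exceeds $\varphi$ on the foot, where $\varphi\le100Y_i/A_i\le10^{-4}Y_i$, and further left in the interval, where $\varphi=0$. $\square$

**Lemma 2.** $c>\varphi$ on $(0,2b_K]\setminus\{b_k:k\ge K\}$.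

*Proof.* Let $j\ge K$. To the right of $b_j$, up to $b_{j-1}-w_{j-1}$ (up to $2b_K$ if $j=K$), $c=\Gamma_{j-1}$ has slope $\sigma_{j-1}$ while $\varphi'\le0.59\sigma_{j-1}$, and $c(b_j)=\varphi(b_j)$. So $c>\varphi$ there. If $j>K$, then on $[b_{j-1}-w_{j-1},b_{j-1})$ use the leaving lemma with $i=j-1$, $\vartheta=0$, $\lambda=\sigma_{j-1}\le\sigma_{j-2}/200$. These sets cover everything. $\square$

## 9. The global floor and the curve $\gamma$

We place $\varphi^0$ at $t=-1$ and $\varphi^2$, reversed, at $t=1$, with the same $K$, and connect them by a mirror at $t=0$. Note that $c$ and $Y_k$ do not depend on $\nu$.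

Put
$$\mathcal A_1(t)=-t-\bigl[Y_K+\sigma_{K-1}(t+1-b_K)\bigr],\qquad\mathcal A_2(t)=t-\bigl[Y_K+\sigma_{K-1}(1-t-b_K)\bigr].$$
The brackets are $\Gamma_{K-1}(t+1)$ and $\Gamma_{K-1}(1-t)$, so $\mathcal A_1+\Gamma_{K-1}(t+1)=-t$ and $\mathcal A_2+\Gamma_{K-1}(1-t)=t$. Let
$$t_a=-1+b_K-\ell_K^{(\nu=0)},\quad t_b=1-b_K+\ell_K^{(\nu=2)},\quad P_a=(t_a,-t_a),\quad P_b=(t_b,t_b).$$
So $P_a$ is the focus $P_{K-1}$ of $\varphi^0$ placed at $-1$ (with $\mathcal A_1$ added), and $P_b$ is that of $\varphi^2$ at $1$.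

**The central mirror.** Let $m(t)=(\text{line }P_aP_b)-C\sqrt{(t-t_a)(t_b-t)}$ with $m(0)=0$. This determines $C>0$, because the line $P_aP_b$ is positive at $0$. By Section 7, $m$ solves (7.1) on $(t_a,t_b)$ with foci $P_a,P_b$. At $t=0$, $v_a=\frac{0+t_a}{0-t_a}=-1$ and $v_b=\frac{0-t_b}{0-t_b}=1$, so $m'(0)=0$.

**Choice of $f$.** Fix $r_0\in(0,\frac1{10}]$ with $m(t)<|t|$ for $0<|t|\le2r_0$. Let $\chi_1,\chi_2,\chi_0\in C_0^\infty$ have values in $[0,1]$, be $1$ on $|t+1|\le3b_K$, $|t-1|\le3b_K$, $|t|\le r_0$, and be supported in $|t+1|\le4b_K$, $|t-1|\le4b_K$, $|t|\le2r_0$ respectively. Since $4b_K\le\frac14$, the supports are disjoint. Put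
$$f=\chi_1(\mathcal A_1+\varphi^0(t+1))+\chi_2(\mathcal A_2+\varphi^2(1-t))+\chi_0m-(1-\chi_0-\chi_1-\chi_2).$$
Then $f\in C^\infty(\mathbb R)$ and
$$f=\mathcal A_1+\varphi^0(t+1)\ (|t+1|\le3b_K),\quad f=\mathcal A_2+\varphi^2(1-t)\ (|t-1|\le3b_K),\quad f=m\ (|t|\le r_0).$$
Moreover $f(t)<|t|$ for $0<|t|\le1-1.1b_K$. Indeed, for $t+1\in[1.1b_K,4b_K]$ we have $\varphi^0(t+1)=0$ by (P4) and $\mathcal A_1=-t-\Gamma_{K-1}(t+1)<-t=|t|$; similarly near $1$. Also $m<|t|$ on the support of $\chi_0$ away from $0$, and $-1<|t|$. So on that set $f(t)$ is a convex combination of numbers less than $|t|$.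

**Definition of $\gamma$.** On $I=[-1-2b_K,1+2b_K]$ let
$$y_\gamma=\begin{cases}\mathcal A_1+c(|t+1|)&|t+1|\le2b_K,\\|t|&|t|\le1-b_K,\\\mathcal A_2+c(|t-1|)&|t-1|\le2b_K.\end{cases}$$
On the overlaps $c=\Gamma_{K-1}$, so the definitions agree. Put $\eta=1$, define $x_1,\xi_1,\tau$ by (5.2) with $y=y_\gamma$, put $s=\int_0^t(\tau+f''x_1)\,dt$, and
$$B=\{0\}\cup\{-1\pm b_k\}_{k\ge K}\cup\{1\pm b_k\}_{k\ge K}.$$
The set $B$ accumulates only at $\pm1\notin B$, so all its points are isolated in $B$.

**Verification that $\gamma$ is a generalized bicharacteristic.**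

*Off $B\cup\{\pm1\}$.* Here $y_\gamma$ is affine, and $y_\gamma>f$ by Lemma 2 and by the choice of $f$. By the lifting computation, (1.2) and $p=0$ hold.

*On $B$.* At $-1+b_k$ the slopes of $y_\gamma-\mathcal A_1$ are $\sigma_k,\sigma_{k-1}$ before and after, and $\varphi'(b_k)=\frac12(\sigma_k+\sigma_{k-1})$. The other points $-1-b_k$, $1\pm b_k$ are mirror images. At $0$ the slopes are $\mp1$ and $m'(0)=0$. So (5.1) holds in all cases and these are transversal reflections.

*At $t=\pm1$.* Let $u=t\mp1$ and $|u|\in[b_{k+1},b_k]$, $k\ge K$. Then $0\le x_1=c-\varphi\le c\le Y_k\le\sigma_kb_k$. One-sided slopes of $c$ are at most $\sigma_{k-1}$ and $|\varphi'|\le100\sigma_{k-1}$, so $|\xi_1|\le51\sigma_{k-1}$ (one-sided limits included). Since $\sigma_{k-1}=2^{-(k-1)^3}$ and $|u|\ge2^{-k-1}$, the functions $x_1,\xi_1,\tau,f''x_1$ are $O(|u|^N)$ for every $N$. So $\gamma(\pm1)$ has $x_1=\xi_1=\tau=0$, and $\gamma$ is differentiable there with derivative $\partial_t$: the coordinates $x_1,\xi_1,\tau$ and the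 integral $s$ have derivative $0$. By (P5), $f^{(m)}(\pm1)=0$ for $m\ge2$, so by (1.3) $\gamma(\pm1)\in G^\infty\subset G\setminus G_d$, and $H_p=H_p^G=\partial_t$ at these points. So condition 2 holds.

So $\gamma$ is a generalized bicharacteristic. It meets $G$ only at $t=\pm1$, in $G^\infty$, and elsewhere consists of arcs in $T^*X^\circ$ and reflections. Also $|\xi_1|$ is continuous on $I$.

## 10. Passing one flat point

Here $\varphi=\varphi^\nu$ is the floor on $[-1.9b_K,1.9b_K]$. The curve comes in along $c$ from the right and should leave along $c(|t|)$ on the left. We determine which perturbations can survive. Put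
$$S_i^\nu=\sum_{j=K}^i\bigl(6j^2-(\nu+1)j-1\bigr),$$
$$X^\nu_{1,i}=-i^3-6(i+1)^2+\nu(i+1)-S_i^\nu,\qquad X^\nu_{2,i}=-i^3-i-1-S_i^\nu.$$

**Proposition A.** Let $y_n$ be broken paths on $[-1.9b_K,1.9b_K]$ which on $[1.2b_K,1.9b_K]$ are affine, with (extended) value $y(P_{K-1})+d_n$ at $\pi_{K-1}$ and slope $\sigma_{K-1}+q_n$, where $(d_n,q_n)\to0$. Assume
$$y_n\text{ has no hit at }-1.5b_j\ \text{ and }\ |y_n'(-1.5\,b_j)|\le10\,\sigma_{j-1}\quad\text{for }j=K,K+1. \tag{10.1}$$
Then for large $n$: $d_n\neq0$, and there are $a_n\in\{1,2\}$ and $i_n\to\infty$ with $\bigl|\log_2|d_n|-X^\nu_{a_n,i_n}\bigr|\le i_n+12$.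

In the proof we drop $n$ and follow $y$ backward in $t$, from right to left. Put $d_{K-1}=d$, $q_{K-1}=q$. For the piece of the path that leaves bump $k$ backward, let $d_k$ be its (extended) value at $\pi_k$ minus $y(P_k)$, and $q_k$ its slope minus $\sigma_k$.

**Step 1: as long as the error is small, each bump is hit once, on its mirror, and $|d|$ is multiplied by about $T_j/\ell_j$.** Let $j\ge K$. Suppose the path arrives backward along the line $L$ with parameters $(d_{j-1},q_{j-1})$, starting from $[1.2b_K,1.9b_K]$ if $j=K$, and from a hit at $b_{j-1}+\ell_{j-1}\vartheta_{j-1}$ with $|\vartheta_{j-1}|<\frac14$ if $j>K$. Suppose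
$$|d_{j-1}|\le\ell_j\sigma_{j-1}/400,\qquad|q_{j-1}|\le\sigma_{j-1}/400. \tag{10.2}$$
With $\theta=(t-b_j)/\ell_j$,
$$L-\Gamma_{j-1}=d_{j-1}+q_{j-1}\ell_j(1+\theta)=\sigma_{j-1}\ell_j\,e(\theta),\qquad|e|\le\tfrac1{400}(2+|\theta|).$$
The slope of $L$ is $\ge0.99\sigma_{j-1}$, while $\varphi'\le0.59\sigma_{j-1}$ for $\theta\ge-\frac14$ up to $b_{j-1}-w_{j-1}$ (up to $1.9b_K$ if $j=K$). So $L-\varphi=\sigma_{j-1}\ell_j(e-E_j)$ is increasing there. By (P1), $E_j(\frac14)\le-\frac14\cdot0.41=-0.1025<e(\frac14)$ and $E_j(-\frac14)\ge0.1025>e(-\frac14)$. So $L-\varphi$ has a unique zero $\theta=\vartheta_j\in(-\frac14,\frac14)$ in this range, and $L>\varphi$ to its right. If $j>K$, then on $[b_{j-1}-w_{j-1},\,b_{j-1}+\ell_{j-1}\vartheta_{j-1})$ also $L>\varphi$, by the leaving lemma, because the slope of $L$ is $\le1.01\sigma_{j-1}\le\sigma_{j-2}/200$. Hence the first backward hit is at $b_j+\ell_j\vartheta_j$.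

There $\varphi$ is the conic arc. The mirror lemma with $t_a=\pi_j$, $t_b=\pi_{j-1}$, $d_b=d_{j-1}$, $d_a=d_j$ gives, with $t_*-\pi_{j-1}=\ell_j(1+\vartheta_j)$ and $t_*-\pi_j=T_j+\ell_j\vartheta_j$,
$$Q_j:=v^--v_a=\frac{d_{j-1}}{\ell_j(1+\vartheta_j)},\quad d_j=-Q_j(T_j+\ell_j\vartheta_j),\quad q_j=\alpha_j+Q_j,\quad\alpha_j:=v_a-\sigma_j. \tag{10.3}$$
The number $\alpha_j$ is small. Since $P_j$ lies on $\Gamma_j$, at $t=b_j+\ell_j\vartheta_j$,
$$|\alpha_j|=\frac{|\varphi-Y_j-\sigma_j(t-b_j)|}{t-\pi_j}\le\frac{0.32\,\sigma_{j-1}\ell_j}{T_j}=0.32\,\Lambda_j\epsilon_j\,\sigma_j\le\frac{\sigma_j}{1000}. \tag{10.4}$$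
(The numerator is at most $\frac14(0.59\sigma_{j-1}+\sigma_j)\ell_j\le0.16\,\sigma_{j-1}\ell_j$, and the denominator is at least $T_j/2$.) From (10.3),
$$|d_j|=\rho_j\frac{T_j}{\ell_j}|d_{j-1}|,\qquad\rho_j=\frac{1+\epsilon_j\vartheta_j}{1+\vartheta_j}\in[0.79,1.34],\qquad|\log_2\rho_j|\le0.45. \tag{10.5}$$
If moreover $|d_j|\le\ell_{j+1}\sigma_j/400$, then $|Q_j|\le2|d_j|/T_j\le\sigma_j/1000$ because $\ell_{j+1}\le10^{-10}T_j$, so $|q_j|\le\sigma_j/500\le\sigma_j/400$, and (10.2) holds for $j+1$ in place of $j$. So the slope parameter takes care of itself; only $d_j$ can spoil (10.2).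

**Step 2: locate the stage at which the error stops being small.** For $n$ large, (10.2) holds for $j=K$. If $d=0$, then all $d_j=0$, (10.2) holds for all $j$, and the path has infinitely many hits, which is impossible. So $d\ne0$. By (10.5), $|d_j|\ge|d_{j-1}|$, while $\ell_{j+1}\sigma_j\to0$, so there is a last $i$ such that (10.2) holds for $K\le j\le i$. By the end of Step 1,
$$|d_i|>\ell_{i+1}\sigma_i/400. \tag{10.6}$$
Also $|d_i|\le C_i|d|$ with $C_i=\prod_{j=K}^i1.34\,T_j/\ell_j$ independent of $n$. If $i$ stayed bounded along a subsequence, $|d_i|$ would tend to $0$ there, against (10.6). So $i=i_n\to\infty$, and we take $i\ge K+1$. Backward, the path leaves a point $N$ at $t_N=b_i+\ell_i\vartheta_i$ with slope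
$$\lambda=\sigma_i+\alpha_i+Q_i,\qquad|Q_i|\le\frac{\sigma_{i-1}}{400\cdot0.75}=\frac{\sigma_{i-1}}{300},\qquad|\alpha_i|\le\frac{\sigma_i}{1000},\qquad|\lambda|\le\frac{\sigma_{i-1}}{200}, \tag{10.7}$$
the last because $\sigma_i\le10^{-6}\sigma_{i-1}$. From now on $L$ is this line, and $y_N=\varphi(t_N)\in[0.99Y_i,1.01Y_i]$. Exactly one of the following holds:

* (W1) $|Q_i|<\sigma_i/200$ and $|d_i|\le3\ell_{i+1}\sigma_i$;
* (W2) $\sigma_i/200\le|Q_i|<3\sigma_i$;
* (A) $|Q_i|<\sigma_i/200$ and $|d_i|>3\ell_{i+1}\sigma_i$;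
* (C) $|Q_i|\ge3\sigma_i$.

The cases (W1), (W2) are the windows. We now exclude (A) and (C).

**Step 3: in cases (A) and (C) the path loses the curve and crosses $t=0$ with a definite downward slope.** We show that, after at most one more (backward) hit in $t>0$, the path coincides with
$$y=V(t_h-t),\qquad0.99\,\sigma_i\le V\le\sigma_{i-1}/200,\qquad0<t_h\le1.3\,b_i, \tag{10.8}$$
down to $t=0$ and further until its next hit in $t<0$. We use that for $t\in[0,b_{k+1}+w_{k+1}]$ all bumps present have height $\le1.01Y_{k+1}$, and that $b_{k+1}+w_{k+1}\le0.51b_k$.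

*Case (C) with $Q_i>0$.* Then $\lambda\ge3.9\sigma_i$. By the leaving lemma, $L>\varphi$ and $L>0$ on $[b_i-w_i,t_N)$. Since $y_N\le1.01\cdot0.51\,\sigma_ib_i\le0.516\sigma_ib_i$, $L$ vanishes at
$$t_h=t_N-\frac{y_N}\lambda\ge b_i-\ell_i-\frac{0.516}{3.9}b_i\ge0.86\,b_i,$$
and $t_h<b_i-w_i$. Between $b_{i+1}+w_{i+1}\le0.51b_i$ and $b_i-w_i$ we have $\varphi=0$. So the next hit is at $t_h$, where $\varphi=\varphi'=0$, and the path becomes $y=\lambda(t_h-t)$. For $t\le0.51b_i$ this is $\ge3.9\sigma_i\cdot0.35b_i>\sigma_ib_i>1.01Y_{i+1}\ge\varphi$, and in between $\varphi=0<y$. So there are no more hits in $[0,t_h)$. Take $V=\lambda$.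

*Case (C) with $Q_i<0$.* Then $\lambda\le(1.001-3)\sigma_i\le-1.99\sigma_i$, so along $L$ we have $y>y_N$ for $t<t_N$. On $0\le t<t_N$, $\varphi\le y_N$: bump $i$ is nondecreasing up to $t_N$ by (P3), and deeper bumps have height $\le1.01Y_{i+1}<y_N$. So there is no hit in $[0,t_N)$. Take $V=|\lambda|$ and $t_h=t_N+y_N/|\lambda|\le b_i+\ell_i+\frac{0.516}{1.99}b_i\le1.3b_i$.

*Case (A), preparation.* Put $k=i+1$, so $b_k=b_i/2$ and $\sigma_{k-1}=\sigma_i$, and $\theta=(t-b_k)/\ell_k$. Now $\lambda\in[0.99,1.01]\sigma_i$, and $L>\varphi$ on $[b_i-w_i,t_N)$ by the leaving lemma. Since $b_k-\pi_i=\ell_k$,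
$$L-\Gamma_i=\sigma_i\ell_k\,e(\theta),\quad e=\frac{d_i}{\sigma_i\ell_k}+\frac{q_i}{\sigma_i}(1+\theta),\qquad|q_i|\le|\alpha_i|+|Q_i|\le\frac{\sigma_i}{160},$$
$$|d_i|=|Q_i|(T_i+\ell_i\vartheta_i)\le1.02\,|Q_i|\,b_k\le\frac{\sigma_ib_k}{190},\qquad Y_k\le0.51\,\sigma_kb_k\le10^{-6}\sigma_ib_k.$$
By (8.5), $L-\varphi=\sigma_i\ell_k(e-E_k)$ until another bump is met. Also $L(b_k)=Y_k+d_i+q_i\ell_k$.

*Case (A) with $d_i>0$*, so $d_i>3\ell_k\sigma_i$. Claim: $L>\varphi$ from $b_i-w_i$ down through bump $k$.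

* For $\theta\ge0$ up to $b_i-w_i$: $E_k\le-0.41\theta$, so $e-E_k\ge3-\frac{1+\theta}{160}+0.41\theta>0$.
* For $-1\le\theta\le0$: $E_k=\int_\theta^0(1-h_k)\le1<3-\frac1{160}\le e$.
* For $-M_k\le\theta\le-1$: $h_k=100$ there, so $E_k\le1-99(|\theta|-1)<3-\frac{|\theta|-1}{160}\le e$.
* On the foot: $d_i>0$ and $|1+\theta|\le M_k$, so by (P4) $L\ge Y_k-\sigma_i\ell_k(M_k+1)-|q_i|\ell_kM_k\ge0.98Y_k>100Y_k/A_k\ge\varphi$.

In particular $0<L(b_k)\le Y_k+\frac{\sigma_ib_k}{190}+|q_i|\ell_k\le\frac{\sigma_ib_k}{180}$. So $L$ vanishes at $t_h=b_k-L(b_k)/\lambda\in[0.99b_k,b_k)$. Since $L>0$ on bump $k$, $t_h$ lies to the left of bump $k$, where $\varphi=\varphi'=0$, and it is the next hit. The path reflects into $y=\lambda(t_h-t)$, which for $t\le0.51b_k$ is $\ge0.99\sigma_i\cdot0.48b_k>1.01Y_{k+1}\ge\varphi$. In between $\varphi=0$. So there are no more hits in $[0,t_h)$. Take $V=\lambda$.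

*Case (A) with $d_i<0$*, so $d_i<-3\ell_k\sigma_i$. The function $L-\varphi$ is increasing for $b_k-\frac14\ell_k\le t\le b_i-w_i$, since $\lambda\ge0.99\sigma_i$ and $\varphi'\le0.59\sigma_i$ there, and it is positive at $b_i-w_i$. On $-\frac14\le\theta\le\theta_0$ we have $E_k\ge-1$, because $h_k\ge0$ on $[0,\theta_0]$ with $\theta_0<1$, and $E_k\ge0$ on $[-\frac14,0]$. But $e\le-3+\frac2{160}$ there. So $L<\varphi$ on this range, and the first backward hit is at some $t_{\rm hit}$ with $b_k+\ell_k\theta_0<t_{\rm hit}<b_i-w_i$. There $\varphi'\in[-\frac12\sigma_i,0]$ by (8.4). The new slope is $2\varphi'-\lambda=-V$ with $V=\lambda-2\varphi'\in[0.99,2.01]\sigma_i$. Since $L(b_k)\ge-\frac{\sigma_ib_k}{190}-|q_i|\ell_k\ge-\frac{\sigma_ib_k}{180}$,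
$$t_{\rm hit}=b_k+\frac{\varphi(t_{\rm hit})-L(b_k)}\lambda\le b_k+\frac{1.01Y_k+\sigma_ib_k/180}{0.99\,\sigma_i}\le1.01\,b_k .$$
On bump $k$ and to its right, up to $t_{\rm hit}$, $\varphi'\ge-\frac12\sigma_i$. So for $t<t_{\rm hit}$ there, $\varphi(t)\le\varphi(t_{\rm hit})+\frac12\sigma_i(t_{\rm hit}-t)<\varphi(t_{\rm hit})+V(t_{\rm hit}-t)$: the new line stays above $\varphi$ down through bump $k$. For $t\le0.51b_k$ it is $\ge0.99\sigma_i\cdot0.49b_k>1.01Y_{k+1}\ge\varphi$, and in between $\varphi=0$. So there are no more hits in $[0,t_{\rm hit})$. Take $t_h=t_{\rm hit}+\varphi(t_{\rm hit})/V\le1.02b_k$.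

In all cases $0.99\sigma_i\le V\le\sigma_{i-1}/200$ and $0<t_h\le1.3b_i$. This proves (10.8).

**Step 4: (10.8) contradicts (10.1), because the path must ride up steep faces and leaves too fast.** Put $u=-t\ge0$. The floor is $\varphi(u)$ by evenness, the path is a broken path in $u$, and $y=V(t_h+u)$ until a hit. At $u=0$, $y>0=\varphi$. For $j\ge i$ and $|u-b_j|\le w_j$, $y\ge0.99\sigma_i(b_j-w_j)\ge0.98\sigma_ib_j>0.52\sigma_jb_j\ge1.01Y_j\ge\varphi$. Elsewhere $\varphi=0<y$. So there is no hit before bump $i-1\ge K$.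

**Riding lemma.** Let $j\ge K$, and suppose that at $u_j:=b_j-(M_j+1)\ell_j$ the path has $0<y\le Y_j/60$ and slope in $(0,\sigma_{j-1}]$. Then just after $u=b_j$ its slope is in $[90\sigma_{j-1},200\sigma_{j-1}]$, $Y_j\le y(b_j)\le4Y_j$, and there are no hits with $u>b_j$ on bump $j$.

*Proof.* The path is convex and $y(b_j)\ge\varphi(b_j)=Y_j$. So the slope just after $b_j$ is at least the average slope on $[u_j,b_j]$, which by (P4) is
$$\ge\frac{59}{60}\cdot\frac{Y_j}{(M_j+1)\ell_j}\ge\frac{59}{60}\cdot\frac{\sigma_{j-1}}{0.0101}\ge90\,\sigma_{j-1}.$$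
This exceeds the initial slope, so there was a hit in $(u_j,b_j]$. (At $u_j$ itself $\varphi=0<y$.) After any such hit the slope is $2\varphi'-v^-\le200\sigma_{j-1}$, since $v^->0$. The last hit has height $\le\varphi(b_j)=Y_j$ by (P3), and from there to $b_j$ the path grows by at most $200\sigma_{j-1}\cdot0.0101\,Y_j/\sigma_{j-1}=2.02Y_j$. So $y(b_j)\le4Y_j$. For $u>b_j$ on the bump, $\varphi'\le0.59\sigma_{j-1}$ is less than the slope, and $y(b_j)\ge\varphi(b_j)$, so $y>\varphi$. $\square$

The lemma applies first with $j=i-1$: by (10.8),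
$$y(u_j)\le\frac{\sigma_j}{200}(1.3\,b_{j+1}+b_j)=\frac{1.65}{200}\sigma_jb_j\le\frac{\sigma_jb_j}{120}\le\frac{Y_j}{60},$$
and the slope is $V\in(0,\sigma_j/200]\subset(0,\sigma_{j-1}]$. After riding bump $j$, the path has a slope in $[90,200]\sigma_{j-1}$ until its next hit, and the following holds.

* Over bump $j-1$ (if $j-1\ge K$), $y\ge90\sigma_{j-1}(b_{j-1}-w_{j-1}-b_j)\ge24\sigma_{j-1}b_{j-1}>1.01Y_{j-1}$. So there is no hit.
* At $u_{j-2}$ (if $j-2\ge K$), $y\le4Y_j+200\sigma_{j-1}b_{j-2}\le203\sigma_{j-1}b_{j-2}\le\frac{\sigma_{j-2}b_{j-2}}{120}\le\frac{Y_{j-2}}{60}$, because $\Lambda_{j-1}\ge10^6$, and the slope is $\le200\sigma_{j-1}\le\sigma_{j-3}$. So the lemma applies to bump $j-2$.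

Hence the path rides the bumps $i-1,i-3,\dots,j_*$ with $j_*\in\{K,K+1\}$. The point $u=1.5b_{j_*}$ lies beyond bump $j_*$ and before any further bump. There the slope in $u$ is $\ge90\sigma_{j_*-1}$, against (10.1).

**Step 5: translate the windows into statements about $d$.** So (W1) or (W2) holds. In case (W1), by (10.6), $\frac1{400}<\frac{|d_i|}{\ell_{i+1}\sigma_i}\le3$. In case (W2), by (10.3), $\frac{|d_i|}{T_i\sigma_i}\in[\frac{0.99}{200},3.1]$. All these bounds have $|\log_2|\le8.7$. By (10.5),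
$$\log_2|d|=\log_2|d_i|-\sum_{j=K}^i\log_2\frac{T_j}{\ell_j}-\sum_{j=K}^i\log_2\rho_j,\qquad\Bigl|\sum_{j=K}^i\log_2\rho_j\Bigr|\le0.45\,i.$$
Since $T_j=\frac{b_j}2(1+\ell_{j+1}/b_{j+1})$, replacing every $T_j$ by $b_j/2=2^{-j-1}$ changes the first sum by at most $1$ and $\log_2T_i$ by at most $1$ (Section 8). Finally
$$\log_2\frac{b_j}{2\ell_j}=6j^2-(\nu+1)j-1,\quad\log_2(\ell_{i+1}\sigma_i)=-6(i+1)^2+\nu(i+1)-i^3,\quad\log_2\bigl(\tfrac{b_i}2\sigma_i\bigr)=-i^3-i-1.$$
So $\log_2|d|$ differs from $X^\nu_{1,i}$ in case (W1), or from $X^\nu_{2,i}$ in case (W2), by at most $8.7+2+0.45i\le i+12$. This proves Proposition A. $\square$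

## 11. The windows for $\nu=0$ and $\nu=2$ are disjoint

The centers of the windows are spaced by multiples of $i^2$, and their radii are $O(i)$. From $S_i^0=S_{i-1}^0+6i^2-i-1$,
$$X^0_{2,i}-X^0_{1,i}=6(i+1)^2-(i+1),$$
$$X^0_{1,i-1}-X^0_{2,i}=\bigl[i^3-(i-1)^3\bigr]-6i^2+i+1+(6i^2-i-1)=3i^2-3i+1.$$
Since $S_i^2=S_i^0-2\sum_{j=K}^ij=S^0_i-(i^2+i)+(K^2-K)$,
$$X^2_{1,i}=X^0_{1,i}+i^2+3i+2-(K^2-K),\qquad X^2_{2,i}=X^0_{2,i}+i^2+i-(K^2-K).$$
Hence for large $i$
$$X^0_{1,i}<X^2_{1,i}<X^0_{2,i}<X^2_{2,i}<X^0_{1,i-1},$$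
with consecutive gaps $i^2,\ 5i^2,\ i^2,\ 2i^2$ up to $O(i)$. So for large indices the centers form one decreasing chain as $i$ grows, and the intervals of radius $i+14$ about the centers of index $i$ are pairwise disjoint. Hence there is $i_0$ such that for all $i,i'\ge i_0$ and $a,a'\in\{1,2\}$
$$[X^0_{a,i}-i-14,\ X^0_{a,i}+i+14]\cap[X^2_{a',i'}-i'-14,\ X^2_{a',i'}+i'+14]=\emptyset. \tag{11.1}$$

## 12. Proof of Theorem 1: coupling the two flat points

Suppose broken bicharacteristics $\gamma_n$ on $J=I$ converge to $\gamma$ uniformly in $\tilde T^*X$. As functions of the parameter $\lambda\in I$, the coordinates $x_1,s,t,\eta,\tau,|\xi_1|$ of $\gamma_n$ converge uniformly to those of $\gamma$.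

**Step 1: pass to broken paths.** Along $\gamma_n$, $\eta=\eta_n$ is constant, also through reflections, and $t$ is an affine function $t_n(\lambda)$ with derivative $\eta_n$. So $\eta_n\to1$ and $t_n(\lambda)\to\lambda$ uniformly. For $n$ large the inverse $\lambda_n(t)$ is defined on $I'=[-1-1.9b_K,1+1.9b_K]$ and converges uniformly to $t$. So $y_n(t)=x_1(\gamma_n(\lambda_n(t)))+f(t)$ is a broken path for $f$ on $I'$. Since $x_1$ and $|\xi_1|$ are continuous along $\gamma$, hence uniformly continuous on $I$, and $|y_n'-f'|=2|\xi_1|/\eta_n$,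
$$y_n\to y_\gamma,\qquad|y_n'-f'|\to|y_\gamma'-f'|\qquad\text{uniformly on }I' \tag{12.1}$$
(at hits both one-sided slopes give the same $|y'-f'|$). On compact subsets of $I'\setminus(B\cup\{\pm1\})$, $y_\gamma-f$ has a positive lower bound, so for $n$ large $y_n$ has no hits there.

Choose $0<\kappa\le r_0$ with $|m'|\le\frac1{10}$ on $[-\kappa,\kappa]$. On $[-1+1.2b_K,-\kappa]$ and on $[\kappa,1-1.2b_K]$, for $n$ large, $y_n$ is affine and converges, together with its slope, to $-t$, respectively $t$.

**Step 2: the central mirror transfers $d$ from one side to the other.** On $[-\kappa,\kappa]$, $f=m$. The slope of $y_n$ changes from near $-1$ to near $1$, so there is a hit. At the first hit $t_*$ the slope becomes $2m'-v^-\ge-0.2+0.9=0.7>m'$, so $y_n-f$ increases afterwards, and it is the only hit. Let $d_n$ be the miss at $P_a$ of the line before it (its value at $t_a$ minus $-t_a$), and $d_n'$ the miss at $P_b$ of the line after it. By the mirror lemma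
$$d_n'=d_n\,\frac{t_b-t_*}{t_*-t_a},\qquad\text{so}\quad\bigl|\log_2|d_n'|-\log_2|d_n|\bigr|\le1\ \text{ if }d_n\ne0, \tag{12.2}$$
because $t_b,-t_a\in[1-b_K,1]$, $b_K\le\frac1{16}$ and $|t_*|\le\frac1{10}$ put the quotient between $0.76$ and $1.32$.

**Step 3: Proposition A near $t=-1$.** Put $r=t+1$ and $\hat y_n=y_n-\mathcal A_1$, a broken path for the floor $\varphi^0(r)$. Adding $\mathcal A_1$ takes $\Gamma_{K-1}$ to the line $y=-t$ and $P_{K-1}$ to $P_a$. So on $r\in[1.2b_K,1.9b_K]$, $\hat y_n$ is affine with miss $d_n$ at $\pi_{K-1}$ and slope $\sigma_{K-1}+q_n$, with $(d_n,q_n)\to0$ by Step 1. At $r=-1.5b_j$, $j=K,K+1$, there is no hit for $n$ large, $(\varphi^0)'=0$, and $|\hat y_\gamma'|=c'(1.5b_j)=\sigma_{j-1}$, where $\hat y_\gamma=y_\gamma-\mathcal A_1$. So (12.1) gives $|\hat y_n'|\to\sigma_{j-1}$ there, and (10.1) holds for $n$ large. Proposition A with $\nu=0$ yields $d_n\neq0$ and $\bigl|\log_2|d_n|-X^0_{a_n,i_n}\bigr|\le i_n+12$ with $i_n\to\infty$.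

**Step 4: Proposition A near $t=1$.** Put $r=1-t$ and $\hat y_n(r)=(y_n-\mathcal A_2)(1-r)$, with floor $\varphi^2(r)$. By invariance under $t\mapsto-t$ and under adding affine functions this is a broken path. On $[1.2b_K,1.9b_K]$ it is affine with miss $d_n'$ at $\pi_{K-1}$, since $P_b$ corresponds to $P_{K-1}$ of $\varphi^2$, and slope $\sigma_{K-1}+q_n'$, with $(d_n',q_n')\to0$. (10.1) holds as in Step 3. Proposition A with $\nu=2$ gives $\bigl|\log_2|d_n'|-X^2_{a_n',i_n'}\bigr|\le i_n'+12$ with $i_n'\to\infty$.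

**Step 5: contradiction.** By (12.2), $\log_2|d_n|$ lies within $i_n'+13$ of $X^2_{a_n',i_n'}$ and within $i_n+12$ of $X^0_{a_n,i_n}$. For $n$ large, $i_n,i_n'\ge i_0$, and this contradicts (11.1). So $\gamma$ is not a limit of broken bicharacteristics. With Section 9, this proves Theorem 1. $\blacksquare$

## 13. Proof of Theorem 2(b): a uniform gap, in all dimensions $n\ge3$

**Step 1: $n=3$.** Take $(X,p)$ and $\gamma$ from Theorem 1. If no $\varepsilon$ as claimed existed, then for every $j$ there would be a broken bicharacteristic on $I$ uniformly $1/j$-close to $\gamma$ in $\tilde T^*X$. These would converge to $\gamma$ uniformly on $J=I$, which Section 12 excludes.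

**Step 2: $n>3$.** Let $X=\overline{\mathbb R}_+\times\mathbb R^2\times\mathbb R^{n-3}$ with additional variables $(z,\zeta)$, and
$$p=\xi_1^2+\tau\eta+\tfrac12f''(t)x_1\eta^2+|\zeta|^2$$
with $f$ as before. It is Lorentzian and $p(dx_1)=1$. Let $p=0$. If $\eta\ne0$, then $\partial_\tau p=\eta\neq0$. If $\eta=0$, then $\xi_1=0$ and $\zeta=0$, so $\tau\ne0$ and $\partial_\eta p=\tau\neq0$. So the standing hypotheses hold.

The Hamilton equations gain $\dot z=2\zeta$, $\dot\zeta=0$, and those for $x_1,\xi_1,t,s,\tau,\eta$ are unchanged. At a reflection $\zeta$ is continuous, being part of $\xi'$, and $p=0$ on both sides again gives $\xi_1\mapsto-\xi_1$.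

Take $\gamma$ as before with $\zeta=0$ and constant $z$. It is a generalized bicharacteristic by the verification of Section 9, where all formulas keep their form. It meets $G$ only at $t=\pm1$. Since (1.3) still holds, these two points are in $G^\infty$.

Broken bicharacteristics converging uniformly to $\gamma$ on $I$ again have constant $\eta_n\to1$ and give broken paths $y_n$ for $f$ on $I'$ satisfying (12.1), because the equations for $(x_1,\xi_1,t,\eta)$ and the reflection rule are the same. The rest of Section 12 uses only this and leads to the same contradiction. So $\gamma$ is not a limit of broken bicharacteristics, and $\varepsilon$ exists as in Step 1. With Section 4, this completes the proof of Theorem 2. $\blacksquare$
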